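
\newtheorem{lemma}{Lemma}[section]
\newtheorem{proposition}[lemma]{Proposition}
\newtheorem*{theoremA}{Theorem A}
\newtheorem*{theoremB}{Theorem B}
\newtheorem*{theoremC}{Theorem C}
\newtheorem*{theoremD}{Theorem D}
\newtheorem*{question}{Question}
\theoremstyle{definition}
\newtheorem{example}[lemma]{Example}
\newtheorem{remark}[lemma]{Remark}

\title{Eberlein compact spaces that are not continuous images of supercompact spaces}


\begin{abstract}
A space is supercompact if it has a closed subbase in which every pairwise intersecting subfamily has a common point. A compact Hausdorff space is superadic if it is a continuous image of a supercompact Hausdorff space. We show in ZFC that not every Eberlein compact space is superadic. There is a counterexample of weight $\omega_1$ whose points are sets of at most three elements; it is scattered and uniform Eberlein, and it is not a continuous image of any supercompact space, Hausdorff or not. A second counterexample has Cantor--Bendixson height $3$. We prove that weight $\omega_1$, height $3$ and the bound $3$ on the size of the sets are each optimal, and that the first two cannot be attained together. Finally,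 we construct one Eberlein compact space that, for every finite $n\ge 2$, is not a continuous image of a space with an $n$-ary closed subbase.
\end{abstract}

\section{Introduction}

\subsection*{The question}

All spaces are assumed nonempty. A family $\mathcal S$ of closed subsets of a space $X$ is a \emph{closed subbase} of $X$ if every closed subset of $X$ is an intersection of finite unions of members of $\mathcal S$. For $n\ge2$, a family of sets is \emph{$n$-linked} if each nonempty subfamily with at most $n$ members has nonempty intersection. A closed subbase is \emph{$n$-ary} if each of its $n$-linked subfamilies has nonempty intersection. We say \emph{linked} for $2$-linked and \emph{binary} for $2$-ary. A space is \emph{supercompact} (de Groot) if it has a binary closed subbase, and a \emph{supercompactum} is a supercompact Hausdorff space.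

Alexander's subbase lemma says that a space is compact as soon as it has a closed subbase in which every subfamily with the finite intersection property has a common point. Supercompactness asks for more: pairwise intersections alone must force a common point. In particular a space with an $n$-ary closed subbase is compact. The condition weakens as $n$ grows, since $(n+1)$-linked families are $n$-linked.

Many familiar compact spaces are supercompact: metrizable compacta, compact lattices with the interval topology (in particular linearly ordered compacta), one-point compactifications of discrete spaces, and all products of supercompact spaces. However, a continuous image of a supercompactum need not be supercompact (van Mill and Mills). Following Bell, a compact Hausdorff space is called \emph{superadic} if it is a continuous image of a supercompactum.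

An \emph{Eberlein compact} space is a compact Hausdorff space homeomorphic to a weakly compact subset of a Banach space, equivalently of $c_0(\Gamma)$ for some set $\Gamma$; it is \emph{uniform Eberlein} if the Banach space can be taken to be a Hilbert space. Bell showed that not every Eberlein compact space is supercompact. The natural question is whether passing to continuous images repairs this.

\begin{question}
Is every Eberlein compact space a continuous image of a supercompact Hausdorff space?
\end{question}

The simplest cases suggest that the answer is yes. Identify $\{0,1\}^\Gamma$ with the power set of $\Gamma$, and put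
\[
[\Gamma]^{k}=\{z\subset\Gamma:|z|=k\},\qquad [\Gamma]^{\le k}=\{z\subset\Gamma:|z|\le k\},\qquad V_\gamma=\{z\subset\Gamma:\gamma\in z\}.
\]
For infinite $\Gamma$ the space $[\Gamma]^{\le1}$ is the one-point compactification of a discrete space of size $|\Gamma|$, with $\emptyset$ as the point at infinity. The map $(z_1,\dots,z_k)\mapsto z_1\cup\dots\cup z_k$ sends the supercompactum $([\Gamma]^{\le1})^k$ continuously onto $[\Gamma]^{\le k}$. So all the Eberlein compact spaces $[\Gamma]^{\le k}$ are superadic. Moreover, one known restriction on superadic compacta gives nothing for spaces that contain $[\Gamma]^{\le1}$ with $\Gamma$ infinite: every infinite superadic compactum contains a nontrivial convergent sequence (van Douwen and van Mill), but every sequence of distinct singletons converges to $\emptyset$ in $[\Gamma]^{\le1}$.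

The answer is nevertheless no, and the counterexample lies between two of these superadic spaces: $[\Gamma]^{\le2}\subset K\subset[\Gamma]^{\le3}$.

\subsection*{The results}

For a compact space $K$ let $K'$ be its set of nonisolated points, and let $K^{(j)}$ be the $j$-th iterate of this operation (the Cantor--Bendixson derivatives). We say that $K$ has \emph{height} $\le h$ if $K^{(h)}=\emptyset$; such a space is scattered. The weight of $K$ is denoted by $w(K)$. A subset of $[\Gamma]^{\le k}$ that is closed in $\{0,1\}^\Gamma$ is uniform Eberlein compact (Lemma~\ref{lem:sets}). All results are in ZFC.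

\begin{theoremA}
There is an Eberlein compact space $K\subset[\Gamma]^{\le3}$ of weight $\omega_1$ and height $\le4$ that is not a continuous image of any supercompact space, Hausdorff or not.
\end{theoremA}

\begin{theoremB}
There is an Eberlein compact space $K\subset[\Gamma]^{\le3}$ of height $3$ (and of larger weight) that is not a continuous image of any supercompact space, Hausdorff or not.
\end{theoremB}

\begin{theoremC}
An Eberlein compact space is superadic if it satisfies one of the following conditions:
\begin{enumerate}
\item[(1)] it has countable weight;
\item[(2)] it has height $\le2$;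
\item[(3)] it is a closed subspace of $[\Gamma]^{\le2}$ for some set $\Gamma$;
\item[(4)] it has height $\le3$ and weight $\le\omega_1$.
\end{enumerate}
\end{theoremC}

Thus weight $\omega_1$ in Theorem~A, height $3$ in Theorem~B and the bound $3$ on the size of the sets are all optimal. By~(4), a space as in Theorem~A cannot have height $\le3$, so its height is exactly $4$, and a space as in Theorem~B cannot have weight $\omega_1$. We do not determine the least weight possible in Theorem~B.

\begin{theoremD}
There is an Eberlein compact space of weight $\le2^\omega$ that, for every finite $n\ge2$, is not a continuous image of any space with an $n$-ary closed subbase.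
\end{theoremD}

\subsection*{The idea}

Let $f$ map a supercompact space $S$ onto $K\subset[\Gamma]^{\le3}$. The preimage of the clopen set $V_\gamma\cap K$ is a finite union of nonempty \emph{boxes}, that is, of finite intersections of members of the binary subbase. Number the boxes of $\gamma$ by labels $1,\dots,m(\gamma)$. By binarity, finitely many boxes have a common point as soon as any two of them do. So whether $V_x$, $V_y$, $V_z$ have a common point in $K$ can be read off from three relations between labels, one for each pair from $\{x,y,z\}$: a ternary relation on $\Gamma$ is described by finite binary data. If $\Gamma$ is uncountable, one value $M$ of $m$ is taken on an uncountable set, and there the data have bounded size. It remains to find families of triples that are too complicated for bounded binary data. Theorem~A does this by a Ramsey argument in the binary tree, Theorems~B and~D by counting.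

\section{Spaces of finite sets and spaces of cliques}

\begin{lemma}\label{lem:sets}
Let $K\subset\{0,1\}^\Gamma$ be closed.
\begin{enumerate}
\item[(a)] If all members of $K$ are finite, then $K$ is Eberlein compact. If $K\subset[\Gamma]^{\le k}$, then $K$ is uniform Eberlein compact.
\item[(b)] If $K\subset[\Gamma]^{\le k}$, then $K^{(j)}\subset[\Gamma]^{\le k-j}$ for $j\le k$, and $K$ has height $\le k+1$.
\item[(c)] If $\Gamma$ is infinite, then $w(K)\le|\Gamma|$, with equality if $\{\gamma\}\in K$ for all $\gamma\in\Gamma$.
\end{enumerate}
Moreover, for all $n\ge1$ and $H\subset[\Gamma]^{n+1}$: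
\begin{enumerate}
\item[(d)] $[\Gamma]^{\le n}\cup H$ is closed in $\{0,1\}^\Gamma$, and for $D\in[\Gamma]^{n+1}$ the sets $V_\gamma$ $(\gamma\in D)$ have a common point in it if and only if $D\in H$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The map $z\mapsto1_z$ sends $K$ into the unit ball of $c_0(\Gamma)$. On bounded subsets of $c_0(\Gamma)$ the weak topology is the pointwise one, because the finitely supported functionals are norm dense in the dual $\ell_1(\Gamma)$. So $K$ is homeomorphic to its weakly compact image. If $K\subset[\Gamma]^{\le k}$, the same argument works in $\ell_2(\Gamma)$, where $\|1_z\|\le\sqrt k$.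

(b) If $Q\subset[\Gamma]^{\le l}$ and $z\in Q$ has exactly $l$ elements, then $Q\cap\bigcap_{\gamma\in z}V_\gamma=\{z\}$, so $z$ is isolated in $Q$. Apply this to $Q=K,K',K'',\dots$ in turn.

(c) The weight of $\{0,1\}^\Gamma$ is $|\Gamma|$. If $K$ contains all singletons, they form a discrete subspace of size $|\Gamma|$, because $V_\gamma$ contains only one of them; hence $w(K)\ge|\Gamma|$.

(d) Let $y$ be in the closure of $Q=[\Gamma]^{\le n}\cup H$. For each finite $F\subset y$ the neighborhood $\bigcap_{\gamma\in F}V_\gamma$ of $y$ meets $Q$, so $F$ is contained in a member of $Q$. Hence $|y|\le n+1$. If $|y|=n+1$, take $F=y$: some $z\in Q$ contains $y$, and $|z|\le n+1$ gives $y=z\in Q$. If $|y|\le n$, then $y\in Q$ by definition. The last claim holds because the only set of size at most $n+1$ containing $D$ is $D$ itself.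
\end{proof}

Our supply of supercompacta comes from graphs. For a graph $G$ with vertex set $W$ let $C(G)\subset\{0,1\}^W$ be the set of all cliques, finite or infinite, including $\emptyset$ and the singletons. Write $V_w^+=\{C\in C(G):w\in C\}$ and $V_w^-=\{C\in C(G):w\notin C\}$.

\begin{lemma}\label{lem:graph}
$C(G)$ is a supercompactum.
\end{lemma}

\begin{proof}
If $z\subset W$ contains two distinct nonadjacent vertices $u,v$, then $V_u\cap V_v$ is a neighborhood of $z$ that misses $C(G)$. So $C(G)$ is closed in $\{0,1\}^W$. The family of all sets $V_w^{\pm}$ is closed under complements and its finite intersections form a base; hence every closed set is an intersection of finite unions of these sets, and they form a closed subbase. To see that it is binary, let $\{V_w^+:w\in A\}\cup\{V_w^-:w\in B\}$ be linked. Then $A\cap B=\emptyset$ because $V_w^+\cap V_w^-=\emptyset$. Any two distinct elements of $A$ lie in a common clique, so they are adjacent. Thus $A$ is a clique, and this point of $C(G)$ lies in all the given sets.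
\end{proof}

\begin{example}\label{ex:graphs}
(i) If $G$ has no edges, then $C(G)=[W]^{\le1}$. Every compact Hausdorff space $X$ with at most one nonisolated point is of this kind: let $\infty$ be the nonisolated point (any point, if there is none), put $W=X\setminus\{\infty\}$, and map $p\mapsto\{p\}$ for $p\in W$ and $\infty\mapsto\emptyset$. This bijection is continuous, since the preimage of each $V_p$ is the clopen set $\{p\}$, so it is a homeomorphism.

(ii) If $G$ is complete, then $C(G)=\{0,1\}^W$. Every metrizable compactum is a continuous image of the Cantor set $\{0,1\}^\omega$, hence superadic.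

(iii) Let $G$ be the complete $k$-partite graph on $\Gamma\times\{1,\dots,k\}$: $(\gamma,i)$ and $(\delta,j)$ are adjacent iff $i\ne j$. A clique has at most one vertex in each $\Gamma\times\{i\}$, so $C(G)$ is the power $([\Gamma]^{\le1})^k$. The map $f(C)=\{\gamma:(\gamma,i)\in C\text{ for some }i\}$ is onto $[\Gamma]^{\le k}$ and is continuous, because $f^{-1}(V_\gamma)=V^+_{(\gamma,1)}\cup\dots\cup V^+_{(\gamma,k)}$ is clopen. This is the union map of the introduction.
\end{example}

\section{The obstruction: labels}

\begin{lemma}\label{lem:labels}
Let $S$ have an $n$-ary closed subbase $\mathcal S$, let $f:S\to K$ be a continuous surjection, and let $(V_\gamma)_{\gamma\in\Gamma}$ be clopen subsets of $K$. There are a function $m:\Gamma\to\omega$ and, for each $B\in[\Gamma]^n$, a set $R(B)\subset\prod_{\gamma\in B}\{1,\dots,m(\gamma)\}$ such that for every finite $D\subset\Gamma$ with $|D|\ge n$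
\[
\bigcap_{\gamma\in D}V_\gamma\ne\emptyset
\iff
\exists\, i\in\prod_{\gamma\in D}\{1,\dots,m(\gamma)\}\quad\forall B\in[D]^n:\ i|_B\in R(B).
\]
\end{lemma}

\begin{proof}
The set $C_\gamma=f^{-1}(V_\gamma)$ is closed, so it is an intersection of finite unions of members of $\mathcal S$. It is also open, so $S\setminus C_\gamma$ is closed in the compact space $S$, hence compact, and is covered by the complements of these unions. Therefore finitely many of the unions already have intersection $C_\gamma$. By distributivity, and after discarding empty sets,
\[
C_\gamma=\bigcup_{i=1}^{m(\gamma)}S_{\gamma,i},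
\]
where each \emph{box} $S_{\gamma,i}$ is nonempty and is a finite (possibly empty) intersection of members of $\mathcal S$. Fix such representations; $m(\gamma)=0$ means that $V_\gamma=\emptyset$. Put
\[
R(B)=\Bigl\{i\in\prod_{\gamma\in B}\{1,\dots,m(\gamma)\}:\ \bigcap_{\gamma\in B}S_{\gamma,i(\gamma)}\ne\emptyset\Bigr\}.
\]

Since $f$ is onto, $\bigcap_{\gamma\in D}V_\gamma\ne\emptyset$ iff $\bigcap_{\gamma\in D}C_\gamma\ne\emptyset$, and this holds iff $\bigcap_{\gamma\in D}S_{\gamma,i(\gamma)}\ne\emptyset$ for some $i$. Such an $i$ satisfies $i|_B\in R(B)$ for all $B\in[D]^n$, which gives ``$\Rightarrow$''.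

Conversely, let $i$ be as on the right-hand side, and let $\mathcal T$ be the finite set of those members of $\mathcal S$ that were used to represent the boxes $S_{\gamma,i(\gamma)}$, $\gamma\in D$. Any at most $n$ members of $\mathcal T$ come from boxes whose indices $\gamma$ lie in some $B\in[D]^n$, so their intersection contains $\bigcap_{\gamma\in B}S_{\gamma,i(\gamma)}$, which is nonempty because $i|_B\in R(B)$. So $\mathcal T$ is $n$-linked, and $\bigcap_{\gamma\in D}S_{\gamma,i(\gamma)}=\bigcap\mathcal T\neq\emptyset$. (If $\mathcal T=\emptyset$, this set is $S\ne\emptyset$.)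
\end{proof}

\begin{example}\label{ex:labels}
For the map $f$ onto $[\Gamma]^{\le k}$ of Example~\ref{ex:graphs}(iii), the boxes are $V^+_{(\gamma,i)}$, so $m(\gamma)=k$. Two boxes with labels $i$ of $\gamma$ and $j$ of $\delta\neq\gamma$ meet iff $i\ne j$. The criterion of the lemma (with $n=2$) says that, for $|D|\ge2$, the sets $V_\gamma$, $\gamma\in D$, have a common point iff there is an injection of $D$ into $\{1,\dots,k\}$, which is correct. For $k=2$ all pairs and no triples are realized; for $k=3$ all triples are. What a bounded number of labels cannot do is realize \emph{some} triples and not others in a sufficiently irregular way.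
\end{example}

For $n=2$ we write $R(x,y)$ for $R(\{x,y\})$, regarded as a subset of $\{1,\dots,m(x)\}\times\{1,\dots,m(y)\}$, where the pair is always listed in a fixed order ($x<y$ if $\Gamma$ is linearly ordered).

\section{A counterexample of weight \texorpdfstring{$\omega_1$}{omega1}}

\subsection*{What has to be constructed}

We look for $K=[\Gamma]^{\le2}\cup H$ with $H\subset[\Gamma]^3$ and $\Gamma$ uncountable and linearly ordered. Suppose that $K$ is a continuous image of a supercompact space, and let $m,R$ be as in Lemma~\ref{lem:labels} for $n=2$ and the sets $V_\gamma\cap K$. On some uncountable $A\subset\Gamma$ the function $m$ is constant, say $M$. By Lemma~\ref{lem:labels} and Lemma~\ref{lem:sets}(d), for $x<y<z$ in $A$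
\begin{equation}\label{eq:triple}
\{x,y,z\}\in H\iff\exists\, i,j,k\le M:\ (i,j)\in R(x,y),\ (j,k)\in R(y,z),\ (i,k)\in R(x,z).
\end{equation}
So $R$ is a coloring of the pairs in $A$ by the $2^{M^2}$ subsets of $\{1,\dots,M\}^2$, and membership of a triple in $H$ depends only on the colors of its three pairs.

If $M=1$, this is very restrictive. Each pair $\{x,y\}$ is a member of $K$, so $V_x\cap V_y\cap K\neq\emptyset$ and $R(x,y)=\{(1,1)\}$; then by \eqref{eq:triple} \emph{every} triple from $A$ is in $H$. So the case $M=1$ is excluded if $H$ omits a triple from each uncountable set.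

For general $M$ we want four points $x<y<z<w$ of $A$ with
\[
R\text{ constant on all six pairs},\qquad \{x,y,z\}\notin H,\qquad\{y,z,w\}\in H.
\]
Then the right-hand side of \eqref{eq:triple} is the same statement for both triples, a contradiction. Ramsey's theorem provides sets on which $R$ is constant, but they may be homogeneous for $H$ as well. So $H$ should distinguish two kinds of triples that finite colorings of pairs cannot tell apart. The shapes of triples in the binary tree have this property.

For $x\ne y$ in $2^\omega$ let $\Delta(x,y)=\min\{k:x(k)\ne y(k)\}$, and let $<$ be the lexicographic order on $2^\omega$. If $x<y<z$, then $\Delta(x,y)\neq\Delta(y,z)$: if both were $k$, then $x(k)=0$, $y(k)=1$ from $x<y$, and $y(k)=0$ from $y<z$. So triples have two shapes, according to which of the two numbers is smaller. Fix $\Gamma\subset2^\omega$ with $|\Gamma|=\omega_1$ and put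
\[
H=\{\{x,y,z\}\subset\Gamma:\ x<y<z,\ \Delta(x,y)<\Delta(y,z)\},\qquad K=[\Gamma]^{\le2}\cup H.
\]
By Lemma~\ref{lem:sets}, $K$ is a uniform Eberlein compact space of weight $\omega_1$ and height $\le4$.

\subsection*{Trees}

For $s\in2^{<\omega}$ let $[s]$ be the set of $x\in2^\omega$ extending $s$. A \emph{$0$-tree} is a one-point subset of $2^\omega$. A \emph{$(d+1)$-tree} is a set $A=A_0\cup A_1$ where $A_0,A_1$ are $d$-trees and, for some $s\in2^{<\omega}$, called the \emph{root} of $A$, we have $A_0\subset[s^\frown0]$ and $A_1\subset[s^\frown1]$. We call $A_0,A_1$ the halves of $A$. A $d$-tree has $2^d$ points. We use two facts without mention. Since $A_0\subset A$, a $d$-tree contains a $d'$-tree for each $d'\le d$. And if $A$ is as above, the union of a $d'$-tree in $A_0$ and a $d'$-tree in $A_1$ is a $(d'+1)$-tree with root~$s$.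

A $2$-tree is exactly the configuration that we need; see Figure~\ref{fig:tree}. By Lemma~\ref{lem:unctree} below, uncountable sets contain arbitrarily high trees. Lemma~\ref{lem:pairs} is a Ramsey theorem for colorings of pairs in trees; it is proved with the help of Lemma~\ref{lem:points}, the corresponding result for colorings of points.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.8]
\draw (0,0)--(-2,1.3)--(-2.9,2.9);
\draw (-2,1.3)--(-1.1,2.9);
\draw (0,0)--(1.6,1.0)--(0.8,2.9);
\draw (1.6,1.0)--(2.8,2.9);
\fill (0,0) circle (2pt) node[below] {$s$};
\fill (-2,1.3) circle (2pt);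
\fill (1.6,1.0) circle (2pt);
\node[above] at (-2.9,2.9) {$x$};
\node[above] at (-1.1,2.9) {$y$};
\node[above] at (0.8,2.9) {$z$};
\node[above] at (2.8,2.9) {$w$};
\end{tikzpicture}
\caption{A $2$-tree $\{x<y<z<w\}$ with root $s$; branches are read upwards, and dots mark the nodes where they split. The points $y$ and $z$ split at $s$, below both other splitting nodes, so $\{x,y,z\}\notin H$ and $\{y,z,w\}\in H$.}
\label{fig:tree}
\end{figure}

\begin{lemma}\label{lem:unctree}
Every uncountable $X\subset2^\omega$ contains a $d$-tree, for every $d<\omega$.
\end{lemma}

\begin{proof}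
There is $s$ such that $X\cap[s^\frown0]$ and $X\cap[s^\frown1]$ are both uncountable. Otherwise each $s$ with $X\cap[s]$ uncountable has exactly one such immediate successor, and following these successors from the empty sequence gives $x\in2^\omega$ such that every point of $X\setminus\{x\}$ lies in one of the countably many countable sets $X\cap[t]$, where $t$ is a sequence of some length $k+1$ that agrees with $x$ below $k$ and differs from it at $k$. So $X$ would be countable. The lemma follows by induction on $d$: the case $d=0$ is trivial, and for the step apply the case $d$ to $X\cap[s^\frown0]$ and $X\cap[s^\frown1]$ and take the union.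
\end{proof}

\begin{lemma}[coloring points]\label{lem:points}
If the points of a $(d_1+\dots+d_q)$-tree $A$ are colored with colors $1,\dots,q$, then for some $i$ there is a $d_i$-tree in $A$ all of whose points have color $i$.
\end{lemma}

\begin{proof}
By induction on $q+\sum_id_i$. The case $q=1$ is trivial. Let $q\ge2$. If some $d_i=0$, then either some point has color $i$, and it forms the required $0$-tree, or color $i$ is not used and can be dropped. If all $d_i\ge1$, the two halves $A_0,A_1$ are $(\sum_id_i-1)$-trees; apply the induction hypothesis to both with $(d_1-1,d_2,\dots,d_q)$. Either one of them contains a $d_j$-tree of color $j$ for some $j\ge2$, or both contain $(d_1-1)$-trees of color $1$, whose union is a $d_1$-tree of color~$1$.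
\end{proof}

\begin{lemma}[coloring pairs]\label{lem:pairs}
For all $q\ge1$ and $d_1,\dots,d_q\ge0$ there is $D=D(d_1,\dots,d_q)$ such that for every $D$-tree $A$ and every $\chi:[A]^2\to\{1,\dots,q\}$ there are $i$ and a $d_i$-tree $A'\subset A$ all of whose pairs have color~$i$.
\end{lemma}

\begin{proof}
Fix $q$; we use induction on $\sum_id_i$. If some $d_i=0$, put $D=0$: a single point has no pairs. Let all $d_i\ge1$. Let $D_0$ be the maximum of the $q$ numbers obtained from $D(d_1,\dots,d_q)$ by lowering one $d_i$ by $1$, and put
\[
e=qD_0,\qquad D=1+\max\bigl(e,\;q^{2^e}D_0\bigr).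
\]
Let $A$ be a $D$-tree with halves $A_0,A_1$. We first make the color of the pairs \emph{across} the root constant. Choose an $e$-tree $B_1\subset A_1$, and color each $x\in A_0$ by the function $\chi(\{x,\cdot\})$ on $B_1$. As $|B_1|=2^e$, there are at most $q^{2^e}$ such colors. Since $A_0$ contains a $q^{2^e}D_0$-tree, Lemma~\ref{lem:points} gives a $D_0$-tree $B_0\subset A_0$ all of whose points induce the same function $v:B_1\to\{1,\dots,q\}$. Apply Lemma~\ref{lem:points} to the $qD_0$-tree $B_1$ with the coloring $v$: there is a $D_0$-tree $B_1'\subset B_1$ on which $v$ has a constant value $i$. Now $\chi(\{x,y\})=i$ for all $x\in B_0$, $y\in B_1'$.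

Apply the induction hypothesis, with $d_i$ lowered by $1$, inside $B_0$ and inside $B_1'$. If for some $j\ne i$ one of them contains a $d_j$-tree all of whose pairs have color $j$, we are done. Otherwise both contain $(d_i-1)$-trees all of whose pairs have color $i$. Their union is a $d_i$-tree, and its remaining pairs, which cross the root, have color $i$ as well.
\end{proof}

\begin{proof}[Proof of Theorem~A]
Suppose that $K$ is a continuous image of a supercompact space. Take $m$, $R$, $M$ and the uncountable set $A\subset\Gamma$ as at the beginning of this section, so that \eqref{eq:triple} holds in $A$. Color $\{x,y\}\in[A]^2$, $x<y$, by $R(x,y)\subset\{1,\dots,M\}^2$; this uses at most $q=2^{M^2}$ colors. By Lemma~\ref{lem:unctree} the set $A$ contains a $D$-tree with $D=D(2,\dots,2)$ ($q$ entries), so by Lemma~\ref{lem:pairs} it contains a $2$-tree $\{x<y<z<w\}$ all of whose pairs have the same color $\rho$. By \eqref{eq:triple}, each of the statements $\{x,y,z\}\in H$ and $\{y,z,w\}\in H$ is equivalent to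
\[
\exists\,i,j,k\le M:\ (i,j),(j,k),(i,k)\in\rho .
\]
Let $s$ be the root. Then $x,y\in[s^\frown0]$ and $z,w\in[s^\frown1]$, so $\Delta(y,z)$ equals the length of $s$ and is smaller than $\Delta(x,y)$ and $\Delta(z,w)$. Hence $\{x,y,z\}\notin H$ and $\{y,z,w\}\in H$, a contradiction.
\end{proof}

So not every Eberlein compact space is superadic.

\begin{remark}
Uncountability of $\Gamma$ is used to bound the labels. For countable $\Gamma\subset2^\omega$ the space $K$, defined in the same way, is metrizable, hence superadic by Example~\ref{ex:graphs}(ii). By the proof just given, any $m$ as in Lemma~\ref{lem:labels} must then be unbounded on every subset of $\Gamma$ that contains $d$-trees for all $d$. Boundedness makes the coloring of pairs finite, and this is essential: the coloring $\Delta$, which has infinitely many colors, decides membership in $H$.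
\end{remark}

\section{A counterexample of height 3}

The space of the previous section contains all pairs from $\Gamma$, and they account for its fourth Cantor--Bendixson level. To remove this level we keep only the singletons and use a family $H$ of triples any two of which share at most one point:
\[
K=[\Gamma]^{\le1}\cup H,\qquad H\subset[\Gamma]^3,\qquad |h\cap h'|\le1\ \text{ for distinct }h,h'\in H.
\]
Such an $H$ is a partial binary operation: two points determine at most one third point. We first look for finite operations that cannot be represented with few labels, and then place them so that every function $m:\Gamma\to\omega$ is bounded on one of them by a number of labels with which it cannot be represented.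

\subsection*{Finite operations}

Let $X,Y,Z$ be disjoint sets with $|X|=|Y|=t\ge1$ and $|Z|=3t$. Call $g:X\times Y\to Z$ \emph{proper} if all the maps $g(a,\cdot)$ and $g(\cdot,b)$ are injective. Call $g$ \emph{$M$-representable} if there are sets $R(a,b),R(b,c),R(a,c)\subset\{1,\dots,M\}^2$ for $a\in X$, $b\in Y$, $c\in Z$ such that for all $a,b,c$
\begin{equation}\label{eq:rep}
g(a,b)=c\iff\exists\, i,j,k\le M:\ (i,j)\in R(a,b),\ (j,k)\in R(b,c),\ (i,k)\in R(a,c).
\end{equation}

For $M=1$ one sees directly what goes wrong. Each relation is then either empty or $\{(1,1)\}$. Let $X=\{a_1,a_2\}$, $Y=\{b_1,b_2\}$, let $g$ be proper with $g(a_1,b_1)=g(a_2,b_2)=c$, and suppose that $g$ is $1$-representable. Then $R(a_1,c)\neq\emptyset$ because $g(a_1,b_1)=c$, and $R(b_2,c)\ne\emptyset$ because $g(a_2,b_2)=c$. Also $R(a_1,b_2)\ne\emptyset$, since $g(a_1,b_2)$ has some value. By \eqref{eq:rep}, $g(a_1,b_2)=c=g(a_1,b_1)$, which contradicts properness. For larger $M$ we count.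

\begin{lemma}\label{lem:gt}
For each $t\ge1$ there is a proper $g_t$, with $|X|=|Y|=t$ and $|Z|=3t$, that is not $M$-representable for any $M\ge1$ with $t>2^{7M^2}$.
\end{lemma}

\begin{proof}
A representation consists of $t^2+3t^2+3t^2=7t^2$ subsets of $\{1,\dots,M\}^2$, and it determines $g$. So at most $2^{7M^2t^2}$ maps $g$ are $M$-representable. Now define proper maps cell by cell: when $g(a,b)$ is chosen, at most $2(t-1)$ values are excluded by earlier cells in the same row or column, and at least $3t-2(t-1)>t$ values remain. So there are at least $t^{t^2}$ proper maps. If $t>2^{7M^2}$, then $t^{t^2}>2^{7M^2t^2}$ and some proper map is not $M$-representable. An $M$-representable map is $M'$-representable for each $M'\ge M$, by the same relations. So it suffices to take, for the largest $M\ge1$ with $t>2^{7M^2}$, a proper $g_t$ that is not $M$-representable; if there is no such $M$, any proper map will do.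
\end{proof}

\subsection*{The construction}

We must anticipate all functions $m:\Gamma\to\omega$ without letting the blocks prepared for different functions interfere. We therefore build $\Gamma$ in three parts and let the points of a later part carry, as part of their names, a possible restriction of $m$ to the earlier parts.

Let $\lambda=2^{\omega_1}$, so that $\mathrm{cf}(\lambda)>\omega$ by K\"onig's theorem, let $|P_0|=\lambda$, and let
\[
\Gamma=P_0\ \sqcup\ (\omega^{P_0}\times\omega_1)\ \sqcup\ (\omega^{P_0}\times\omega^{\omega_1}\times\omega_1).
\]
For each $m_0\in\omega^{P_0}$ fix $N_0=N_0(m_0)$ with $|m_0^{-1}(N_0)|=\lambda$, which exists because $\mathrm{cf}(\lambda)>\omega$. For each $m_1\in\omega^{\omega_1}$ fix $N_1=N_1(m_1)$ with $m_1^{-1}(N_1)$ uncountable. Let $\mathcal Z$ be the set of all $Z\subset\omega_1$ with $|Z|=3t$ for some integer $t\ge1$.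
\begin{itemize}
\item For fixed $m_0$ there are $\lambda$ pairs $(m_1,Z)\in\omega^{\omega_1}\times\mathcal Z$. Choose pairwise disjoint sets $X(m_0,m_1,Z)\subset m_0^{-1}(N_0)$ of size $|Z|/3$.
\item For fixed $(m_0,m_1)$ there are $\omega_1$ sets $Z\in\mathcal Z$. Choose pairwise disjoint sets $Y(m_0,m_1,Z)\subset\{m_0\}\times m_1^{-1}(N_1)$ of size $|Z|/3$.
\item Put $\tilde Z=\tilde Z(m_0,m_1,Z)=\{(m_0,m_1)\}\times Z$, and let $g=g_{(m_0,m_1,Z)}:X(m_0,m_1,Z)\times Y(m_0,m_1,Z)\to\tilde Z$ be a copy of $g_t$, where $t=|Z|/3$.
\end{itemize}
Let $H$ be the set of all triples $\{a,b,g(a,b)\}$ with $g=g_{(m_0,m_1,Z)}$, $a\in X(m_0,m_1,Z)$, $b\in Y(m_0,m_1,Z)$, for all $(m_0,m_1,Z)$.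

\begin{lemma}\label{lem:linear}
Two distinct members of $H$ share at most one point.
\end{lemma}

\begin{proof}
Each member of $H$ is $\{a,b,c\}$ with $a,b,c$ in the first, second and third part of $\Gamma$, respectively. We show that any two of these points determine the third.

Given $a,b$: the point $b$ determines $m_0$; then $a$ determines $(m_1,Z)$, because for fixed $m_0$ the sets $X(m_0,m_1,Z)$ are disjoint; and $c=g(a,b)$.

Given $b,c$: the point $c$ determines $(m_0,m_1)$; then $b$ determines $Z$, because for fixed $(m_0,m_1)$ the sets $Y(m_0,m_1,Z)$ are disjoint; and $a$ is determined because $g(\cdot,b)$ is injective.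

Given $a,c$: the point $c$ determines $(m_0,m_1)$; then $a$ determines $Z$; and $b$ is determined because $g(a,\cdot)$ is injective.
\end{proof}

\begin{proof}[Proof of Theorem~B]
Let $K=[\Gamma]^{\le1}\cup H$. It is closed in $\{0,1\}^\Gamma$: let $y$ be in the closure of $K$. If $|y|\le1$, then $y\in K$. Otherwise pick distinct $a,b\in y$. The point $y$ is in the closure of $V_a\cap V_b\cap K$, which has at most one point by Lemma~\ref{lem:linear}; so $y\in K$. Hence $K$ is uniform Eberlein compact. By Lemma~\ref{lem:sets}(b) the members of $H$ are isolated in $K$, so $K'\subset[\Gamma]^{\le1}$, and then $K''\subset\{\emptyset\}$; the height is $\le3$. By Lemma~\ref{lem:sets}(c), $w(K)=|\Gamma|=2^\lambda$.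

Suppose that $K$ is a continuous image of a supercompact space, and take $m$ and $R$ from Lemma~\ref{lem:labels} for $n=2$ and the sets $V_\gamma\cap K$. All these sets are nonempty, so $m\ge1$. Let
\[
m_0=m|_{P_0},\qquad m_1(\xi)=m(m_0,\xi)\quad(\xi<\omega_1),
\]
and let $W\subset\omega_1$ be uncountable such that $m(m_0,m_1,\xi)$ has a constant value $N_2$ for $\xi\in W$. Let $M=\max(N_0(m_0),N_1(m_1),N_2)\geq 1$, choose $t>2^{7M^2}$ and $Z\in[W]^{3t}$, and write $X,Y,\tilde Z,g$ for the objects with index $(m_0,m_1,Z)$. Then $m=N_0(m_0)$ on $X$, $m=N_1(m_1)$ on $Y$ and $m=N_2$ on $\tilde Z$, so $m\le M$ on $X\cup Y\cup\tilde Z$. For $(a,b,c)\in X\times Y\times\tilde Z$ we have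
\[
V_a\cap V_b\cap V_c\cap K\ne\emptyset\iff\{a,b,c\}\in H\iff c=g(a,b).
\]
The second equivalence holds because $\{a,b,g(a,b)\}\in H$ and a member of $H$ is determined by two of its points. So Lemma~\ref{lem:labels}, applied to the sets $D=\{a,b,c\}$, says that $g$, a copy of $g_t$, is $M$-representable. As $t>2^{7M^2}$, this contradicts Lemma~\ref{lem:gt}. Finally, the height is exactly $3$, because spaces of height $\le2$ are superadic by Theorem~C(2), proved in the next section.
\end{proof}

\section{Eberlein compacta that are superadic}

We prove Theorem~C. A compact Hausdorff space of countable weight is metrizable, so part (1) is Example~\ref{ex:graphs}(ii).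

\begin{lemma}\label{lem:sum}
A disjoint sum of finitely many superadic compacta is superadic.
\end{lemma}

\begin{proof}
It suffices to show that the sum of supercompacta $S_1,\dots,S_r$ is a supercompactum. Let $\mathcal S_j$ be a binary closed subbase of $S_j$ with $S_j\in\mathcal S_j$; adding the whole space to a binary subbase keeps it binary. Put $\mathcal S=\bigcup_j\mathcal S_j$. A linked subfamily of $\mathcal S$ lies in one $\mathcal S_j$, so it has a common point. Let $F$ be closed in the sum. For each $j$, the set $F\cap S_j$ is the intersection of a family $(U_{j,\alpha})_{\alpha\in I_j}$ of finite unions of members of $\mathcal S_j$, and we may take $I_j\ne\emptyset$ because $S_j\in\mathcal S_j$. Then $F$ is the intersection of the finite unions $U_{1,\alpha_1}\cup\dots\cup U_{r,\alpha_r}$ over all $(\alpha_1,\dots,\alpha_r)\in I_1\times\dots\times I_r$. So $\mathcal S$ is a closed subbase.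
\end{proof}

\begin{proof}[Proof of Theorem~C(2)]
Let $K''=\emptyset$. Then $K'$ is compact and discrete, so $K'=\{x_1,\dots,x_r\}$ is finite. If $r=0$, then $K$ is a supercompactum by Example~\ref{ex:graphs}(i) and Lemma~\ref{lem:graph}. Let $r\ge1$, and choose disjoint open sets $O_j\ni x_j$. Each $O_j$ is clopen: a point outside $O_j$ is isolated or is some $x_l\in O_l$ with $l\ne j$, so it has a neighborhood disjoint from $O_j$. The rest $K\setminus\bigcup_jO_j$ is a compact set of isolated points, hence finite and clopen. So $K$ is a finite disjoint sum of nonempty clopen sets with at most one nonisolated point each. These are supercompacta by Example~\ref{ex:graphs}(i) and Lemma~\ref{lem:graph}, and Lemma~\ref{lem:sum} applies.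
\end{proof}

\subsection*{Height three}

The next criterion covers both (3) and (4). Let $K''=\{\infty\}$. Each point $x\neq\infty$ of $K'$ is isolated in $K'$ and has clopen neighborhoods $U_x$ with $U_x\cap K'=\{x\}$. The remaining freedom is in how these neighborhoods overlap on the isolated points. If no isolated point is in more than two of them, two labels suffice, as for $[\Gamma]^{\le2}$ in Example~\ref{ex:labels}: a pair $x<y$ is always realized with label $1$ for $x$ and label $2$ for $y$.

\begin{proposition}\label{prop:two}
Let $K$ be compact Hausdorff, $K''=\{\infty\}$, $L=K'\setminus\{\infty\}$, $I=K\setminus K'$. Suppose that there are clopen sets $U_x$ $(x\in L)$ with $U_x\cap K'=\{x\}$ such that each $p\in I$ lies in at most two of them. Then $K$ is superadic.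
\end{proposition}

\begin{proof}
For $p\in I$ let $F_p=\{x\in L:p\in U_x\}$, so $|F_p|\le2$. For $x\ne y$ in $L$ the compact set $U_x\cap U_y$ misses $K'$, so it consists of isolated points and is finite.

Fix a linear order on $L$. Let $G$ be the graph on $(L\times\{1,2\})\sqcup I$ with exactly the following edges. If $F_p=\{x,y\}$ with $x<y$, then $(x,1)$, $(y,2)$, $p$ are pairwise adjacent. If $F_p=\{x\}$, then $p$ is adjacent to $(x,1)$. There are no edges inside $L\times\{1\}$, inside $L\times\{2\}$ or inside $I$, so a clique has at most one point in each of these sets. If $(x,1)$ and $(y,2)$ are adjacent, then $x<y$, and we choose $p(x,y)\in I$ with $F_{p(x,y)}=\{x,y\}$. For a clique $C$ let $\bar C=C\cap(L\times\{1,2\})$, and define $f:C(G)\to K$ as follows.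
\begin{itemize}
\item $\bar C=\{(x,1),(y,2)\}$: put $f(C)=p$ if $C\cap I=\{p\}$, and $f(C)=p(x,y)$ if $C\cap I=\emptyset$. In the first case $p$ is adjacent to both points of $\bar C$, so $F_p=\{x,y\}$.
\item $\bar C=\{(x,\varepsilon)\}$: put $f(C)=p$ if $C\cap I=\{p\}$ and $|F_p|=1$ (then $\varepsilon=1$ and $F_p=\{x\}$), and $f(C)=x$ otherwise.
\item $\bar C=\emptyset$: put $f(C)=p$ if $C=\{p\}$ and $F_p=\emptyset$, and $f(C)=\infty$ otherwise.
\end{itemize}

\emph{$f$ is onto.} We have $f(\emptyset)=\infty$ and $f(\{(x,1)\})=x$ for $x\in L$. A point $p\in I$ is the value of $f$ at $\{(x,1),(y,2),p\}$ if $F_p=\{x,y\}$ with $x<y$, at $\{(x,1),p\}$ if $F_p=\{x\}$, and at $\{p\}$ if $F_p=\emptyset$.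

\emph{$f^{-1}(U_x)$ is clopen for $x\in L$.} We claim that $f(C)\in U_x$ iff $C$ contains $(x,1)$ or $(x,2)$, so that $f^{-1}(U_x)=V^+_{(x,1)}\cup V^+_{(x,2)}$. If $\bar C=\{(y,1),(z,2)\}$, then $f(C)$ is a point $p\in I$ with $F_p=\{y,z\}$, so $f(C)\in U_x$ iff $x\in\{y,z\}$. If $\bar C=\{(y,\varepsilon)\}$, then $f(C)$ is $y$ or a point $p\in I$ with $F_p=\{y\}$; in both cases $f(C)\in U_x$ iff $x=y$. If $\bar C=\emptyset$, then $f(C)$ is $\infty$ or a point $p\in I$ with $F_p=\emptyset$, and neither is in $U_x$.

\emph{$f^{-1}(p)$ is clopen for $p\in I$.} If $F_p=\{x,y\}$ with $x<y$, then $f(C)=p$ only if $\bar C=\{(x,1),(y,2)\}$. So $f^{-1}(p)$ is a subset of the clopen set $V^+_{(x,1)}\cap V^+_{(y,2)}$, whose members are $\{(x,1),(y,2)\}$ and the sets $\{(x,1),(y,2),q\}$ with $F_q=\{x,y\}$. There are only finitely many such $q$, because $q\in U_x\cap U_y$. A finite clopen subset of a Hausdorff space consists of isolated points, so all its subsets are clopen. If $F_p=\{x\}$, the only neighbor of $p$ in $G$ is $(x,1)$, and $f^{-1}(p)=\{\{(x,1),p\}\}=V^+_{(x,1)}\cap V^+_p$. If $F_p=\emptyset$, then $p$ has no neighbors and $f^{-1}(p)=\{\{p\}\}=V_p^+$.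

The clopen sets $U_x$ $(x\in L)$ and $\{p\}$ $(p\in I)$ separate the points of $K$: the set $\{p\}$ separates $p$ from all other points, and $U_x$ separates $x$ from the other points of $K'$. Since $K$ is compact, these sets and their complements form an open subbase of $K$. So $f$ is continuous, and $C(G)$ is a supercompactum by Lemma~\ref{lem:graph}.
\end{proof}

\begin{proof}[Proof of Theorem~C(3)]
Let $K\subset[\Gamma]^{\le2}$ be closed. By Lemma~\ref{lem:sets}(b), $K'\subset[\Gamma]^{\le1}$ and $K''\subset\{\emptyset\}$. If $K''=\emptyset$, use~(2). Otherwise $K''=\{\emptyset\}$, the points of $L=K'\setminus\{\emptyset\}$ are singletons $\{a\}$, and we put $U_{\{a\}}=V_a\cap K$. Then $U_{\{a\}}\cap K'=\{\{a\}\}$, and a point $p$ with $|p|\le2$ lies in at most two of these sets. Proposition~\ref{prop:two} applies.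
\end{proof}

In (4) an isolated point may lie in many of the neighborhoods $U_x$, and they have to be shrunk. We may remove finitely many isolated points from each $U_x$. Weight $\le\omega_1$ allows us to do this along an increasing chain of countable sets: within one step of the chain the neighborhoods are made disjoint, and a closing-off argument ensures that the earlier steps contribute at most one further neighborhood.

\begin{proof}[Proof of Theorem~C(4)]
Let $K'''=\emptyset$ and $w(K)\le\omega_1$. Then $K$ is scattered. By Alster's theorem \cite{Alster} every scattered Eberlein compact space is \emph{strong Eberlein compact}, that is, homeomorphic to a closed subspace of some $\{0,1\}^\Delta$ all of whose members are finite sets. So we may assume that $K$ is such a subspace.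

The set $K''$ is compact and discrete, hence finite. If it is empty, use~(2). Otherwise, since $\{0,1\}^\Delta$ is zero-dimensional, $K$ is a finite disjoint sum of clopen sets $P$, each with exactly one point in $K''$; and $P''=K''\cap P$. By Lemma~\ref{lem:sum} we may assume that $K''=\{\infty\}$. Symmetric difference with the finite set $\infty$ is a homeomorphism of $\{0,1\}^\Delta$ that preserves finiteness of sets, so we may also assume that $\infty=\emptyset$. Let $L=K'\setminus\{\emptyset\}$ and $I=K\setminus K'$.

Each $x\in L$ is a nonempty finite set and is isolated in $K'$. So there is a clopen set $U_x\subset K$ with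
\[
x\in U_x\subset\{p\in K:p\supset x\},\qquad U_x\cap K'=\{x\}.
\]
If $p\in I$, then $F_p=\{x\in L:p\in U_x\}$ is finite, since it consists of subsets of the finite set $p$. For $x\ne y$ in $L$ the set $U_x\cap U_y$ is compact and contained in $I$, so it is finite. Finally, $|L|\le\omega_1$, since $L$ is a discrete subspace of $K$.

Call $Q\subset L$ \emph{closed off} if $F_p\subset Q$ whenever $p\in U_x\cap U_y$ for some $x\ne y$ in $Q$. Every countable $Q\subset L$ is contained in a countable closed off set: add to $Q$ all the sets $F_p$ with $p\in U_x\cap U_y$, $x\ne y$ in $Q$, which are countably many finite sets, and repeat this $\omega$ times. The union of an increasing chain of closed off sets is closed off. So, adding the points of $L$ one by one, we can write $L=\bigcup_{\alpha<\omega_1}L_\alpha$ as an increasing union, with $L_0=\emptyset$ and $L_\alpha=\bigcup_{\beta<\alpha}L_\beta$ for limit $\alpha$, in which all $L_\alpha$ are countable and closed off. The sets $L_{\alpha+1}\setminus L_\alpha$ (some of them possibly empty) are disjoint and cover $L$. Enumerate $L_{\alpha+1}\setminus L_\alpha=\{x_{\alpha,k}:k<k_\alpha\}$ without repetition,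 $k_\alpha\le\omega$, and put
\[
U'_{x_{\alpha,k}}=U_{x_{\alpha,k}}\setminus\bigcup_{l<k}U_{x_{\alpha,l}} .
\]
Only finitely many points, all of them in $I$, have been removed from $U_x$, so $U'_x$ is clopen and $U'_x\cap K'=\{x\}$.

Let $p\in I$ with $F_p\ne\emptyset$; if $F_p=\emptyset$, then $p$ is in none of the sets $U'_x$. As $F_p$ is finite, there is a largest $\alpha$ such that $F_p$ meets $L_{\alpha+1}\setminus L_\alpha$, and then $F_p\subset L_{\alpha+1}$. If $F_p\cap L_\alpha$ had two elements, then $F_p\subset L_\alpha$, because $L_\alpha$ is closed off, contrary to the choice of $\alpha$. So $|F_p\cap L_\alpha|\le1$. The sets $U'_x$, $x\in L_{\alpha+1}\setminus L_\alpha$, are disjoint, so $p$ is in at most one of them. Altogether $p$ lies in at most two of the sets $U'_x$, $x\in L$, and Proposition~\ref{prop:two} applies.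
\end{proof}

\section{Subbases of higher arity}

For an $n$-ary subbase, Lemma~\ref{lem:labels} says that the $(n+1)$-fold intersections are determined by labels on $n$-element sets. On $N$ points with $M$ labels each, such data amount to $M^n\binom Nn$ bits, while an $(n+1)$-uniform hypergraph has $\binom N{n+1}$ bits, which is more if $N$ is large. So it suffices to have an $(n+1)$-uniform hypergraph on a set $\Gamma_n$ such that, for every $m:\Gamma_n\to\omega$, all finite $(n+1)$-uniform hypergraphs occur as induced subhypergraphs inside one fiber of $m$. The following construction achieves this by adding points that extend partial embeddings into all the fibers at once.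

By an $(n+1)$-uniform hypergraph on $\Gamma$ we mean a subset of $[\Gamma]^{n+1}$. An \emph{induced embedding} of $B$ into $c^{-1}(M)$, for a given hypergraph on $\Gamma$ and $c:\Gamma\to\omega$, is an injection of the vertex set of $B$ into $c^{-1}(M)$ that preserves both edges and non-edges.

\begin{lemma}\label{lem:universal}
For $n\ge2$ there is an $(n+1)$-uniform hypergraph $H_n$ on a set $\Gamma_n$, $|\Gamma_n|\le2^\omega$, such that for every $c:\Gamma_n\to\omega$ there is $M$ for which every finite $(n+1)$-uniform hypergraph has an induced embedding into $c^{-1}(M)$.
\end{lemma}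

\begin{proof}
Let $\Gamma^0=\emptyset$, take unions at limit steps, and let
\[
\Gamma^{\alpha+1}=\Gamma^\alpha\sqcup\{v_{\alpha,\mathcal L}:\ \mathcal L\subset[\Gamma^\alpha]^n\text{ countable}\},\qquad \Gamma_n=\bigcup_{\alpha<\omega_1}\Gamma^\alpha ,
\]
where countable sets may be finite or empty. By induction $|\Gamma^\alpha|\le2^\omega$, since a set of size $\le2^\omega$ has at most $(2^\omega)^\omega=2^\omega$ countable subsets; hence $|\Gamma_n|\le2^\omega$. Let $H_n$ consist of all sets $D\cup\{v_{\alpha,\mathcal L}\}$ with $\alpha<\omega_1$ and $D\in\mathcal L$. In each edge $D\cup\{v_{\beta,\mathcal L'}\}$ the point $v_{\beta,\mathcal L'}$ is the only one outside $\Gamma^\beta$. Hence the edges contained in $\Gamma^{\alpha+1}$ and containing $v_{\alpha,\mathcal L}$ are exactly the sets $D\cup\{v_{\alpha,\mathcal L}\}$ with $D\in\mathcal L$.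

Suppose that $c$ is a counterexample. For each $M<\omega$ pick a finite hypergraph $B_M$, with enumerated vertices, that has no induced embedding into $c^{-1}(M)$. Let $e_M$ be an induced embedding into $c^{-1}(M)$ of the longest initial segment of $B_M$ that has one (possibly the empty segment), and let $b_M$ be the next vertex. The finite sets $\operatorname{ran}e_M$ lie in different fibers of $c$, so they are pairwise disjoint; and they all lie in one $\Gamma^\alpha$, $\alpha<\omega_1$. Put
\[
\mathcal L=\bigcup_{M<\omega}\bigl\{D\in[\operatorname{ran}e_M]^n:\ e_M^{-1}(D)\cup\{b_M\}\in B_M\bigr\},\qquad v=v_{\alpha,\mathcal L},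
\]
and from now on let $M=c(v)$. We claim that $e_M\cup\{(b_M,v)\}$ is an induced embedding into $c^{-1}(M)$, which contradicts the choice of $e_M$. It is injective because $v\notin\Gamma^\alpha$. Edges and non-edges that do not contain $b_M$ are preserved because $e_M$ is an induced embedding. For an $n$-element set $D\subset\operatorname{ran}e_M$, we have $D\cup\{v\}\in H_n$ iff $D\in\mathcal L$. Since $D$ is nonempty and $\operatorname{ran}e_M$ is disjoint from all other $\operatorname{ran}e_{M'}$, this holds iff $e_M^{-1}(D)\cup\{b_M\}\in B_M$.
\end{proof}

\begin{proof}[Proof of Theorem~D]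
For $n\ge2$ let $K_n=[\Gamma_n]^{\le n}\cup H_n$, which is closed in $\{0,1\}^{\Gamma_n}$ by Lemma~\ref{lem:sets}(d). We combine these spaces into one by marking the members of $K_n$ with a new point. Let the sets $\Gamma_n$ be disjoint, let $*_n$ $(n\ge2)$ be distinct new points, put $\Gamma=\bigsqcup_n\Gamma_n\sqcup\{*_n:n\ge2\}$ and
\[
K_\infty=\{\emptyset\}\cup\bigcup_{n\ge2}\bigl\{z\cup\{*_n\}:z\in K_n\bigr\}\subset\{0,1\}^\Gamma .
\]

\emph{$K_\infty$ is closed.} Let $y$ be in the closure of $K_\infty$. If $*_n\in y$, then $y$ is in the closure of $V_{*_n}\cap K_\infty=\{z\cup\{*_n\}:z\in K_n\}$, which is compact, so $y\in K_\infty$. Suppose that $y$ contains no $*_n$. For $\gamma\in\Gamma_n$ the closed condition ``$\gamma\in z\Rightarrow*_n\in z$'' holds for all $z\in K_\infty$, hence for $y$; so $\gamma\notin y$. Thus $y=\emptyset\in K_\infty$.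

By Lemma~\ref{lem:sets}, $K_\infty$ is Eberlein compact of weight $\le2^\omega$. If $D\in[\Gamma_n]^{n+1}$, then
\begin{equation}\label{eq:Hn}
K_\infty\cap\bigcap_{\gamma\in D}V_\gamma\ne\emptyset\iff D\in H_n,
\end{equation}
by Lemma~\ref{lem:sets}(d), because the members of $K_\infty$ that contain $D$ are the sets $z\cup\{*_n\}$ with $D\subset z\in K_n$.

Suppose that for some $n\ge2$ the space $K_\infty$ is a continuous image of a space with an $n$-ary closed subbase. Apply Lemma~\ref{lem:labels} to the sets $V_\gamma\cap K_\infty$, $\gamma\in\Gamma_n$, to get $m:\Gamma_n\to\omega$ and $R$, and take $M$ from Lemma~\ref{lem:universal} for $c=m$. Choose $N>n$ with $(N-n)/(n+1)>M^n$, that is, $\binom N{n+1}>M^n\binom Nn$. Consider the hypergraphs $B\subset[\{1,\dots,N\}]^{n+1}$ for which there are sets $R'(E)\subset\{1,\dots,M\}^E$, $E\in[\{1,\dots,N\}]^n$, such that for all $D\in[\{1,\dots,N\}]^{n+1}$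
\begin{equation}\label{eq:form}
D\in B\iff\exists\, i\in\{1,\dots,M\}^D\ \ \forall E\in[D]^n:\ i|_E\in R'(E).
\end{equation}
There are at most $2^{M^n\binom Nn}$ choices of $R'$, hence at most that many such $B$. This is less than $2^{\binom N{n+1}}$, the number of all $(n+1)$-uniform hypergraphs on $\{1,\dots,N\}$. Fix $B$ that is not of the form \eqref{eq:form}, and let $e$ be an induced embedding of $B$ into $m^{-1}(M)$. By \eqref{eq:Hn}, for $D\in[\{1,\dots,N\}]^{n+1}$
\[
D\in B\iff e[D]\in H_n\iff K_\infty\cap\bigcap_{\gamma\in e[D]}V_\gamma\ne\emptyset .
\]
Since $m=M$ on $e[D]$, Lemma~\ref{lem:labels} says that this is equivalent to the right-hand side of \eqref{eq:form} with $R'(E)=\{i\circ e|_E:i\in R(e[E])\}$. So $B$ is of the form \eqref{eq:form}, a contradiction.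
\end{proof}

\begin{thebibliography}{9}
\bibitem{Alster} K. Alster, \emph{Some remarks on Eberlein compacts}, Fund. Math. 104 (1979).
\end{thebibliography}

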